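# Freezing components above size $\phi(n)$: the cluster of a fixed vertex in a truncated random graph process

## 1. Convergence of the cluster of vertex 1 under freezing

**Theorem 1.** Let $\phi(n)\to\infty$ and $\phi(n)/n\to0$. Consider the Marcus–Lushnikov process on $\{1,\dots,n\}$ with kernel
$$K_n(x,y)=xy\,1_{(\max(x,y)\le\phi(n))}.$$
Let $\mathcal Q_n(t)$ be the component of vertex $1$ at time $t$, as a tree rooted at vertex $1$ with the other labels forgotten, let $Q_n(t)=|\mathcal Q_n(t)|$ and $Z_n=\min\{t:Q_n(t)>\phi(n)\}$. Let $(\mathcal G^0_t,0\le t<Z)$ be the tree-valued chain defined in Section 2, stopped at its explosion time $Z$. Set $\bar{\mathcal Q}_n(t)=\mathcal Q_n(t)$ for $t<Z_n$, $\bar{\mathcal Q}_n(t)=\infty$ for $t\ge Z_n$, and likewise $\bar{\mathcal G}(t)=\mathcal G^0_t$ for $t<Z$, $\bar{\mathcal G}(t)=\infty$ for $t\ge Z$. Then, as $n\to\infty$: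

1. $(\bar{\mathcal Q}_n,Z_n)\to_d(\bar{\mathcal G},Z)$ in $D([0,\infty),\mathbf T^*)\times[0,\infty]$;
2. $P(Z_n>t)\to 1/t$ for $t>1$;
3. $P(Q_n(t)=q,\,Z_n>t)\to\dfrac{q^{q-1}e^{-q}}{q!}\,t^{-1}$ for $t>1$, $q\ge1$;
4. $Q_n(Z_n-)\to_d\infty$.

Moreover there are couplings of $\mathcal Q_n$ and $\mathcal G^0$ and numbers $L_n,T_n\to\infty$ such that $P\big(\pi_{L_n}\bar{\mathcal Q}_n(t)=\pi_{L_n}\bar{\mathcal G}(t)\ \forall t\le T_n\big)\to1$ and $Z_n-Z\to0$ in probability. Here $\pi_L(x)=x$ if $|x|\le L$ and $\pi_L(x)=\dagger$ otherwise.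

Parts 1–4 were stated as a conjecture (Conjecture 3.6 of a printed mathematics book); the theorem says that the conjecture is true.

In words: run the random graph process, ignore edges inside components, and switch off every component as soon as its size exceeds $\phi(n)$. The threshold $\phi(n)$ tends to infinity but is much smaller than $n$. Follow the component of one vertex until it is switched off. The theorem identifies the limit of this evolving tree, including the time at which it is switched off. The limit does not depend on $\phi$.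

## 2. Trees, the densities $h_s$, and the limiting chain

**The discrete process.** Start from $n$ singletons and no edges. Each pair of distinct clusters, of sizes $x,y$, merges at rate $K_n(x,y)/n$; at a merger one edge is added between a uniform vertex of one and a uniform vertex of the other. So every cluster is a tree. Call a component, and each of its vertices, *active* if its size is at most $\phi(n)$ and *frozen* otherwise. For two active components there are $xy$ vertex pairs and total rate $xy/n$. Hence the whole dynamics is: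

> two vertices in distinct active components are joined at rate $1/n$, and nothing else happens.

Frozen vertices stay frozen.

**Rooted trees.** $\mathbf T$ is the set of finite rooted trees up to root-preserving isomorphism, and $|\mathbf t|$ is the number of vertices. $|\mathrm{Aut}\,\mathbf t|$ counts root-preserving automorphisms. For $\mathbf t_1,\mathbf t_2\in\mathbf T$ and a vertex $u$ of $\mathbf t_1$, let $(\mathbf t_1,u,\mathbf t_2)$ be the tree obtained by joining $u$ to the root of $\mathbf t_2$, rooted at the root of $\mathbf t_1$. Put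
$$\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)=\#\{u\in\mathbf t_1:(\mathbf t_1,u,\mathbf t_2)\cong\mathbf t\}.$$
If $\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)\neq0$ then $|\mathbf t_1|+|\mathbf t_2|=|\mathbf t|$; and $\sum_{\mathbf t}\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)=|\mathbf t_1|$.

Example. Let $\bullet$ be the single vertex, $e$ the rooted edge, $p$ the three-vertex path rooted at an end, and $c$ the three-vertex path rooted at its centre. Then $|\mathrm{Aut}|=1,1,1,2$ respectively. Joining $\bullet$ to the root of $e$ gives $p$, so $\kappa(\bullet,e;p)=1$ and $\kappa(\bullet,e;c)=0$. Hanging a new vertex on $e$ gives $p$ or $c$ according to whether $u$ is the non-root or the root, so $\kappa(e,\bullet;p)=\kappa(e,\bullet;c)=1$.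

**The densities.** For $s>0$ let $f_s$ be the law of the family tree of a Galton–Watson process with Poisson$(s)$ offspring and one initial individual (the PGW$(s)$ law), and let $f_0$ be the point mass at $\bullet$. Put
$$h_s=f_s\quad(0\le s\le1),\qquad h_s=s^{-1}f_1\quad(s>1).$$
Recall that the PGW$(s)$ tree is a.s. finite when $s\le1$. So $h_s$ has total mass
$$m(s)=\min(1,1/s)\quad(m(0)=1),\qquad\text{and we put } M(t)=\int_0^tm(s)\,ds.$$
Thus $M(t)=t$ for $t\le1$ and $M(t)=1+\log t$ for $t\ge1$.

**The chain.** $(\mathcal G^0_s)$ starts from $\bullet$ at time $0$. At time $s$, for each vertex $u$ of the current tree $\mathbf t_1$ and each $\mathbf t_2$, it jumps to $(\mathbf t_1,u,\mathbf t_2)$ at rate $h_s(\mathbf t_2)$; so it goes from $\mathbf t_1$ to $\mathbf t$ at rate $\sum_{\mathbf t_2}\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)h_s(\mathbf t_2)$. The total jump rate from $\mathbf t_1$ is $|\mathbf t_1|\,m(s)$. The chain is stopped at $Z=\inf\{s:|\mathcal G^0_s|=\infty\}$. It is known that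
$$P(\mathcal G^0_s=\mathbf t,\,Z>s)=h_s(\mathbf t),\qquad P(Z>z)=1/z\ (z\ge1);\tag{1}$$
we check this in Section 5. There is a self-consistency here: a vertex of the current tree receives an independent copy of "the tree of a typical not yet exploded vertex", whose law is again $h_s$.

Let $\tau_L=\inf\{t:|\bar{\mathcal G}(t)|>L\}$. Then $\tau_L\le Z$. Put $\tau_\infty=\lim_L\tau_L$. If $\tau_\infty<Z$, then, since sizes only increase, the finite tree $\mathcal G^0_{\tau_\infty}$ would have size $>L$ for every $L$, which is absurd. So $\tau_L\uparrow Z$, and $Z<\infty$ a.s. by (1). The path $\bar{\mathcal G}$ has left limit $\infty$ at $Z$. Also, while the size is at most $L$ the jump rate is at most $L$, so there are finitely many jumps before $\tau_L$, and the jump at $\tau_L$ leads to a tree $(\mathbf t_1,u,\mathbf t_2)$ that is finite. Thus $\bar{\mathcal G}(\tau_L)$ is a.s. a finite tree.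

## 3. The space $\mathbf T^*$, and three strengthenings

Let $\mathbf T^*=\mathbf T\cup\{\infty\}$, $|\infty|=\infty$, with $d(x,x)=0$ and $d(x,y)=1/\min(|x|,|y|)$ for $x\ne y$. This is an ultrametric, because $\min(|x|,|z|)\ge\min(|x|,|y|,|z|)$. Every tree $x$ is isolated, since $d(x,y)\ge1/|x|$ for $y\neq x$; and $d(x,\infty)=1/|x|$. There are finitely many trees of each size, so $\mathbf T^*$ is the one-point compactification of the discrete set $\mathbf T$, and it is compact. For example, any two different trees of sizes $5$ and $10^6$ are at distance $1/5$, while two different trees of size $10^6$ are at distance $10^{-6}$: the metric hardly distinguishes huge trees, and it hardly distinguishes them from $\infty$. By Section 2, $\bar{\mathcal G}$ has paths in $D([0,\infty),\mathbf T^*)$.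

Because of this last feature, convergence of paths does not by itself control the lifetimes: a cluster that stays for a long time at size $\sqrt{\phi(n)}$ looks, to $d$, as if it had died. This is why part 1 of Theorem 1 asks for *joint* convergence with $Z_n$. Conventions: $\min\emptyset=\infty$, and if $Z_n=\infty$ then $Q_n(Z_n-)$ is the terminal size.

For a vertex $v$, its *type* is its component $C(v)$ rooted at $v$, as an element of $\mathbf T$. Define
$$X_n(\mathbf t;s)=\tfrac1n\#\{v\text{ active, of type }\mathbf t\text{ at time }s\},\quad \rho^n_q=\sum_{|\mathbf t|=q}X_n(\mathbf t;\cdot),$$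
$$m_n(s)=\tfrac1n\#\{\text{active vertices at time }s\},\qquad M_n(t)=\int_0^tm_n(s)\,ds .$$

**Theorem 2.** (a) Under the hypotheses of Theorem 1, $\sup_{t\ge0}\sum_{\mathbf t}|X_n(\mathbf t;t)-h_t(\mathbf t)|\to0$ in probability. (b) Under the same hypotheses, for fixed $k$ the pairs $(\bar{\mathcal Q}^i_n,Z^i_n)_{i\le k}$ for the vertices $1,\dots,k$ converge jointly in law to $k$ independent copies of $(\bar{\mathcal G},Z)$. (c) For an arbitrary $\phi:\mathbb N\to[0,\infty]$, one has $P(Z_n>t)\to1/t$ for every $t>1$ if and only if $\phi(n)\to\infty$ and $\phi(n)/n\to0$.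

Theorem 2 is not needed for Theorem 1. It is proved in Section 12.

## 4. Small trees and two extreme thresholds by hand

**Singletons.** A singleton that is active is joined to another active vertex at rate $m_n-1/n$. So, up to fluctuations, $x=X_n(\bullet)$ satisfies $x'=-m_nx$, that is, $x\approx e^{-M_n(t)}$. The theorem predicts $h_t(\bullet)=e^{-t}$ for $t\le1$ and $e^{-1}/t$ for $t>1$, which is $e^{-M(t)}$. So the prediction for singletons is equivalent to $M_n\to M$.

**Sizes two and three.** Similarly $X_n(e)'\approx-2m_nX_n(e)+X_n(\bullet)^2$. If we multiply by $e^{2M_n}$, the loss term disappears: $Y(e)=e^{2M_n}X_n(e)$ has $Y(e)'\approx (e^{M_n}X_n(\bullet))^2\approx1$, so $X_n(e)\approx te^{-2M_n}$. For size three the values of $\kappa$ from Section 2 give, with $Y=e^{3M_n}X_n$,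
$$Y(p)'\approx 1\cdot t+t\cdot 1=2t,\qquad Y(c)'\approx t\cdot1,$$
so $X_n(p)\approx t^2e^{-3M_n}$ and $X_n(c)\approx\frac{t^2}2e^{-3M_n}$. The pattern is $t^{q-1}e^{-qM_n}/|\mathrm{Aut}|$. All dependence on $\phi$ is in the one function $M_n$.

**Threshold $\phi=1$.** Only singletons are active, so $m_n=X_n(\bullet)$, and in the limit $x'=-x^2$, $x=1/(1+t)$. So $P(Z_n>t)\to1/(1+t)$, not $1/t$.

**Threshold $\phi=\infty$.** Nothing freezes: $m_n=1$, $M_n(t)=t$, $P(Z_n>t)=1$.

So both hypotheses on $\phi$ must enter, and they must enter through $M_n$.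

## 5. Counting rooted trees, and the law of the chain

This section makes the pattern of Section 4 exact. Write $q=|\mathbf t|$ throughout, and $0^0=1$.

**Lemma 3.** (i) $f_s(\mathbf t)=e^{-qs}s^{q-1}/|\mathrm{Aut}\,\mathbf t|$, and $h_s(\mathbf t)=\dfrac{s^{q-1}e^{-qM(s)}}{|\mathrm{Aut}\,\mathbf t|}$ for all $s\ge0$.

(ii) $\sum_{|\mathbf t|=q}1/|\mathrm{Aut}\,\mathbf t|=q^{q-1}/q!$. Hence, with $\rho_q(s):=\frac{q^{q-1}}{q!}s^{q-1}e^{-qM(s)}$,
$$\sum_{|\mathbf t|=q}h_s(\mathbf t)=\rho_q(s),\qquad \sum_{q\ge1}\rho_q(s)=m(s).$$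

(iii) $\displaystyle\sum_{\mathbf t_1,\mathbf t_2}\frac{\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)}{|\mathrm{Aut}\,\mathbf t_1||\mathrm{Aut}\,\mathbf t_2|}=\frac{q-1}{|\mathrm{Aut}\,\mathbf t|}$.

(iv) $y(\mathbf t;t):=t^{q-1}/|\mathrm{Aut}\,\mathbf t|$ solves $y'(\mathbf t)=\sum_{\mathbf t_1,\mathbf t_2}\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)\,y(\mathbf t_1)y(\mathbf t_2)$, $y(\mathbf t;0)=1_{\{q=1\}}$.

*Proof.* (i) Induction on $q$. For $q=1$, $f_s(\bullet)=e^{-s}$. Let the root have $d$ child subtrees, of distinct types $\sigma_i$ with multiplicities $k_i$. The root has $d$ children with probability $e^{-s}s^d/d!$, and the types can be assigned to the $d$ children in $d!/\prod k_i!$ ways, so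
$$f_s(\mathbf t)=e^{-s}\frac{s^d}{d!}\cdot\frac{d!}{\prod k_i!}\prod f_s(\sigma_i)^{k_i}.$$
Also $|\mathrm{Aut}\,\mathbf t|=\prod k_i!\,|\mathrm{Aut}\,\sigma_i|^{k_i}$. Insert the induction hypothesis: the exponent of $e^{-s}$ is $1+\sum k_i|\sigma_i|=q$, and that of $s$ is $d+\sum k_i(|\sigma_i|-1)=q-1$. For $h_s$ with $s\le1$ this is the claim, since $M(s)=s$. For $s>1$, $s^{q-1}e^{-qM(s)}=s^{q-1}e^{-q}s^{-q}=s^{-1}e^{-q}$, which matches $h_s=s^{-1}f_1$.

(ii) There are $q!/|\mathrm{Aut}\,\mathbf t|$ rooted trees on $\{1,\dots,q\}$ of type $\mathbf t$, and $q^{q-1}$ rooted labelled trees in all, by Cayley's formula. The rest follows from (i) and the total mass of $h_s$. (Check for $q=3$: $1+\frac12=\frac32=3^2/3!$.)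

(iii) Count pairs (rooted tree on $\{1,\dots,q\}$ of type $\mathbf t$, one of its edges). There are $(q-1)\,q!/|\mathrm{Aut}\,\mathbf t|$. Deleting the edge gives, bijectively: a set $A$ (the part containing the root), a rooted tree on $A$ with a marked vertex $u$, and a tree on $A^c$ rooted at the other endpoint, such that joining them gives type $\mathbf t$. If the two types are $\mathbf t_1,\mathbf t_2$, there are $\binom q{|\mathbf t_1|}$ sets, $|\mathbf t_1|!/|\mathrm{Aut}\,\mathbf t_1|$ and $|\mathbf t_2|!/|\mathrm{Aut}\,\mathbf t_2|$ trees, and $\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)$ choices of $u$. The product is $q!\,\kappa/(|\mathrm{Aut}\,\mathbf t_1||\mathrm{Aut}\,\mathbf t_2|)$, and we sum over $\mathbf t_1,\mathbf t_2$.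

(iv) Since $|\mathbf t_1|+|\mathbf t_2|=q$, the right side is $t^{q-2}$ times the sum in (iii), that is $(q-1)t^{q-2}/|\mathrm{Aut}\,\mathbf t|$, for $q\ge2$; for $q=1$ both sides are $0$. $\square$

**Check of (1).** From (iv), $h_s(\mathbf t)=e^{-qM(s)}y(\mathbf t;s)$ satisfies
$$h_s'(\mathbf t)=\sum\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)h_s(\mathbf t_1)h_s(\mathbf t_2)-q\,m(s)h_s(\mathbf t).$$
Sizes in $\mathcal G^0$ only increase, so $\pi_L\bar{\mathcal G}$ is a Markov chain on a finite set with bounded rates, and its forward equation says that $p_s(\mathbf t)=P(\bar{\mathcal G}(s)=\mathbf t)$ satisfies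
$$p_s'(\mathbf t)=\sum\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)p_s(\mathbf t_1)h_s(\mathbf t_2)-q\,m(s)p_s(\mathbf t),\qquad p_0(\mathbf t)=1_{\{q=1\}}.$$
By induction on $q$, $p=h$: given $p=h$ for smaller trees, both solve the same linear equation with the same initial value. Summing over $\mathbf t$, $P(Z>s)=m(s)$.

## 6. Given the active mass, the tree counts are explicit

The purpose of this section is to prove the pattern of Section 4: whatever $\phi$ is, the counts are determined by $M_n$.

**Lemma 4.** Fix $\mathbf t$ with $|\mathbf t|=q$, and $T<\infty$. As $n\to\infty$ through values with $\phi(n)\ge q$,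
$$\sup_{t\le T}\Big|X_n(\mathbf t;t)-\frac{t^{q-1}}{|\mathrm{Aut}\,\mathbf t|}e^{-qM_n(t)}\Big|\to0\quad\text{in probability and in }L^1.$$
No other assumption on $\phi$ is used; $\phi(n)=\infty$ is allowed.

*Proof.* **Step 1: the drift.** We compute the mean rate of change of $X_n(\mathbf t)$. A vertex of type $\mathbf t$ is active and loses its type at rate $\frac1nq(nm_n-q)$: choose $u$ in its component and an active $v$ outside. A vertex $w$ of type $\mathbf t_1$ gains type $\mathbf t$ when a vertex $u$ of $C(w)$ is joined to an active $v\notin C(w)$ of some type $\mathbf t_2$ with $(\mathbf t_1,u,\mathbf t_2)\cong\mathbf t$; each such pair has rate $1/n$, and both components have size $<q\le\phi(n)$. So the drift is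
$$b=-qm_nX_n(\mathbf t)+\sum\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)X_n(\mathbf t_1)X_n(\mathbf t_2)+r,$$
where $r$ corrects for pairs inside one component:
$$r=\frac{q^2}nX_n(\mathbf t)-\frac1{n^2}\sum_{w}\sum_{\mathbf t_2}\kappa(\text{type of }w,\mathbf t_2;\mathbf t)\,\#\{v\in C(w)\text{ of type }\mathbf t_2\},$$
the outer sum being over $w$ with $|C(w)|<q$. As $\kappa\le|C(w)|\le q$ and $C(w)$ has at most $q$ vertices $v$, both terms lie in $[0,q^2/n]$, so $|r|\le q^2/n$.

**Step 2: the noise.** $X_n(\mathbf t)$ is a function of a finite-state Markov chain, so $\mathcal M_t=X_n(\mathbf t;t)-X_n(\mathbf t;0)-\int_0^tb\,ds$ is a martingale, and $d\langle\mathcal M\rangle_t/dt$ is the sum over transitions of rate times squared jump. At a merger either at most $2q$ vertices lose type $\mathbf t$ (those of two components of size $q$), or at most $q$ vertices gain it. The total merger rate is at most $\binom n2\frac1n\le n/2$. So $d\langle\mathcal M\rangle_t\le(2q/n)^2(n/2)\,dt=(2q^2/n)\,dt$.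

**Step 3: removing the loss term.** Put $Y_n(\mathbf t;t)=e^{qM_n(t)}X_n(\mathbf t;t)$. The factor $e^{qM_n}$ is continuous, adapted, of finite variation, bounded by $e^{qT}$ on $[0,T]$, with derivative $qm_ne^{qM_n}$. Since $|\mathbf t_1|+|\mathbf t_2|=q$, integration by parts gives
$$Y_n(\mathbf t;t)=1_{\{q=1\}}+\int_0^t\Big(\sum\kappa\,Y_n(\mathbf t_1)Y_n(\mathbf t_2)+e^{qM_n}r\Big)ds+\int_0^te^{qM_n}\,d\mathcal M.$$
By Doob's inequality $E\sup_{t\le T}|\int_0^te^{qM_n}d\mathcal M|^2\le4e^{2qT}\cdot2q^2T/n$, and $\int_0^Te^{qM_n}|r|\,ds\le e^{qT}q^2T/n$. Both tend to $0$.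

**Step 4: induction on $q$.** We claim $\sup_{t\le T}|Y_n(\mathbf t;t)-y(\mathbf t;t)|\to0$ in probability. For $q=1$ the sum is empty and $Y_n\to1=y$. For $q\ge2$ assume the claim for smaller trees. The sum is finite and involves only trees of size $<q$; on $[0,T]$ the $Y_n(\mathbf t_i)$ are bounded by $e^{qT}$, and the $y(\mathbf t_i)$ are bounded, so
$$|Y_n(\mathbf t_1)Y_n(\mathbf t_2)-y(\mathbf t_1)y(\mathbf t_2)|\le e^{qT}|Y_n(\mathbf t_2)-y(\mathbf t_2)|+|y(\mathbf t_2)|\,|Y_n(\mathbf t_1)-y(\mathbf t_1)|\to0$$
uniformly on $[0,T]$ in probability. Compare with the integrated form of Lemma 3(iv).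

Finally multiply by $e^{-qM_n}\le1$. The quantities are bounded on $[0,T]$, so convergence in $L^1$ follows. $\square$

For $K\le\infty$, $u\ge0$, $x\ge 0$ put
$$P_K(u,x)=\sum_{q\le K}\frac{q^{q-1}}{q!}u^{q-1}e^{-qx}\in[0,\infty].$$
Sum Lemma 4 over the finitely many trees of size at most $K<\infty$, using Lemma 3(ii). If $\phi(n)\ge K$ eventually (along the sequence considered), then
$$\sum_{q\le K}\rho^n_q(u)=P_K(u,M_n(u))+\varepsilon_n(u),\qquad E\sup_{u\le T}|\varepsilon_n(u)|\to0.\tag{2}$$
In the limit, Lemma 3(ii) says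
$$\sum_{q\le K}\rho_q(u)=P_K(u,M(u)),\qquad P_\infty(u,M(u))=m(u)=M'(u).\tag{3}$$

## 7. Why summing over sizes and Grönwall's lemma do not suffice

It remains to show $M_n\to M$. The sensible attempt is to close the equation: $M_n'=m_n$, and $m_n$ ought to be $\sum_q\rho^n_q\approx P_\infty(u,M_n)$; so $M_n$ should be near the solution of $N'=P_\infty(u,N)$, $N(0)=0$, which by (3) is solved by $M$. This stops at two definite points.

*First point: the sum over $q$ does not commute with the limit.* From (2) we only get $m_n\ge P_K(u,M_n)+\varepsilon_n$ for each fixed $K$. Active vertices may sit in components of size between $K$ and $\phi(n)$. For $\phi=\infty$ they do: then $m_n=1$, but $\rho^n_q(t)\to\frac{q^{q-1}}{q!}t^{q-1}e^{-qt}$, and for $t>1$ these limits sum to less than $1$. Indeed choose $s<1$ with $se^{-s}=te^{-t}$; by (3) at time $s$, $\sum_q\frac{q^{q-1}}{q!}(te^{-t})^q=\sum_q\frac{q^{q-1}}{q!}(se^{-s})^q=s$, so the limits sum to $s/t<1$. Any argument that never uses $\phi/n\to0$ must therefore fail here.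

*Second point: the equation is not Lipschitz.* For $u\ge1$,
$$-\partial_xP_K(u,x)\Big|_{x=M(u)}=\frac1u\sum_{q\le K}\frac{q^q}{q!}e^{-q},$$
and by Stirling's formula the terms are $\sim1/\sqrt{2\pi q}$, so this is of order $\sqrt K$. For $K=\infty$ it is infinite, and just below the curve, for $x<1+\log u$, $P_\infty(u,x)=\infty$ (the ratio of consecutive terms tends to $e\cdot ue^{-x}>1$). Section 8 will bound the mass above $K$, integrated over time, by a constant times $K^{-1/2}$. A Grönwall argument multiplies this error by $e^{c\sqrt K}$ with some $c>0$, and the product blows up as $K\to\infty$.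

The first obstacle is removed by counting mergers. If a fraction $\delta$ of the vertices sat in components of size in $(K,\phi(n)]$, with all of them much smaller than $n$, then mergers among these components would take place at rate about $n\delta^2/2$. But there can be at most $n/K$ such mergers in total. The second obstacle is removed by looking at the sign: the derivative above is large but *negative*. For every $K$, $P_K(u,x)$ is nonincreasing in $x$. So a larger $M_n$ forces a smaller $m_n$, and deviations do not grow.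

## 8. Few active vertices lie in components larger than $K$

For an integer $K\ge1$ let $m^{(K)}_n(t)=\frac1n\#\{v:K<|C(v)|\le\phi(n)\}$ at time $t$.

**Lemma 5.** $\displaystyle E\int_0^T\big(m_n^{(K)}(t)\big)^2dt\le\frac2K+\frac{T\phi(n)}n.$

*Proof.* **Step 1: at most $n/K$ mergers join two components of size $>K$.** Call a component large if its size exceeds $K$, and follow the number of large components, which is $0$ initially. A merger of two large components lowers it by $1$. A merger with exactly one large component leaves it unchanged. It rises, by $1$, only when two components of size $\le K$ form a large one. The vertex sets formed in this last way are pairwise disjoint, because a vertex in a large component is in a large component ever after; each has more than $K$ vertices. So there are at most $n/K$ rises, and since the number is never negative, at most $n/K$ falls.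

**Step 2: their rate.** Mergers of two large components occur at rate
$$\frac1{2n}\Big[(nm^{(K)}_n)^2-\sum x^2\Big],$$
the sum being over components of size $x\in(K,\phi(n)]$; and $\sum x^2\le\phi(n)\sum x\le\phi(n)n$. The expected number of such mergers up to $T$ is the expected integral of the rate. Hence
$$\frac n2E\int_0^T(m_n^{(K)})^2dt-\frac{T\phi(n)}2\le\frac nK,$$
and we multiply by $2/n$. $\square$

The term $\sum x^2$ is exactly what makes the argument fail for $\phi=\infty$: a single giant component has no partner to merge with.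

## 9. The active mass: a monotone equation

**Proposition 6.** If $\phi\to\infty$ and $\phi/n\to0$, then $\sup_{t\le T}|M_n(t)-M(t)|\to0$ for each $T$, and $\sup_{t\ge0}|m_n(t)-m(t)|\to0$, in probability.

*Proof.* **Step 1: convergence of $M_n$.** Fix $T$ and $K$, and let $n$ be so large that $\phi(n)\ge K$. Then $m_n=\sum_{q\le K}\rho^n_q+m_n^{(K)}$, so by (2) and (3)
$$M_n'=P_K(u,M_n)+\varepsilon_n+m_n^{(K)},\qquad M'=P_K(u,M)+r_K,\qquad r_K(u):=\sum_{q>K}\rho_q(u),$$
the first except at the finitely many jump times of $m_n$. Let $D=M_n-M$; as $0\le M_n(t),M(t)\le t$, we have $|D|\le T$ on $[0,T]$. Then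
$$(D^2)'=2D\big(P_K(u,M_n)-P_K(u,M)\big)+2D\big(\varepsilon_n+m_n^{(K)}-r_K\big).$$
The first term is $\le0$, because $P_K(u,\cdot)$ is nonincreasing. As $D(0)=0$,
$$\sup_{t\le T}D(t)^2\le2T\int_0^T\big(|\varepsilon_n|+m_n^{(K)}+r_K\big)du.$$
By Cauchy–Schwarz and Lemma 5, $E\int_0^Tm_n^{(K)}du\le\big(T(2/K+T\phi(n)/n)\big)^{1/2}$. Let $n\to\infty$ with $K$ fixed:
$$\limsup_nE\sup_{t\le T}(M_n-M)^2\le2T\Big[\Big(\frac{2T}K\Big)^{1/2}+\int_0^Tr_K(u)\,du\Big].$$
Now let $K\to\infty$. Since $r_K\downarrow0$ pointwise and $r_K\le m\le1$, the right side tends to $0$.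

**Step 2: convergence of $m_n$.** The function $m_n$ is nonincreasing, since frozen vertices stay frozen. So for $0<\delta<t$
$$\frac{M_n(t+\delta)-M_n(t)}\delta\le m_n(t)\le\frac{M_n(t)-M_n(t-\delta)}\delta.$$
Let $n\to\infty$ and then $\delta\to0$: $m_n(t)\to m(t)$ in probability for each $t>0$, as $m$ is continuous. Also $m_n(0)=1=m(0)$ once $\phi(n)\ge1$. For uniformity, given $\eta>0$ choose $0=t_0<\dots<t_N$ with $m(t_{i-1})-m(t_i)\le\eta$ and $m(t_N)\le\eta$. If $|m_n(t_i)-m(t_i)|\le\eta$ for all $i$, an event whose probability tends to $1$, then monotonicity of $m_n$ and $m$ gives $|m_n-m|\le2\eta$ on $[0,t_N]$, and beyond $t_N$ both are in $[0,2\eta]$. $\square$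

**Corollary 7.** Under the hypotheses of Proposition 6, for all $\mathbf t,q,K,T$, in probability and in $L^1$:
$$\sup_{t\le T}|X_n(\mathbf t;t)-h_t(\mathbf t)|\to0,\quad\sup_{t\le T}|\rho_q^n(t)-\rho_q(t)|\to0,\quad\sup_{t\le T}\Big|m_n^{(K)}(t)-\sum_{q>K}\rho_q(t)\Big|\to0.$$

*Proof.* The first follows from Lemma 4, Proposition 6 and Lemma 3(i); the second by summing over $|\mathbf t|=q$; the third from $m_n^{(K)}=m_n-\sum_{q\le K}\rho_q^n$ (for $\phi(n)\ge K$) and $m=\sum_q\rho_q$. All quantities are bounded on $[0,T]$, so $L^1$ convergence follows. $\square$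

**Parts 2 and 3 of Theorem 1.** The law of the process is invariant under relabelling of the vertices, and $\{Z_n>t\}=\{Q_n(t)\le\phi(n)\}$. So for $t>1$
$$P(Z_n>t)=E\,m_n(t)\to\frac1t,\qquad P(Q_n(t)=q,Z_n>t)=E\rho_q^n(t)\to\rho_q(t)=\frac{q^{q-1}}{q!}t^{q-1}e^{-q}t^{-q}=\frac{q^{q-1}e^{-q}}{q!}t^{-1},$$
where the equality $P(Q_n(t)=q,Z_n>t)=E\rho^n_q(t)$ is used once $\phi(n)\ge q$. In the same way, with $\tau_L^n=\inf\{t:Q_n(t)>L\}$ and $L\le\phi(n)$,
$$P(\tau_L^n\le t<Z_n)=P(L<Q_n(t)\le\phi(n))=E\,m_n^{(L)}(t),\qquad\lim_nE\,m_n^{(K)}(t)=\sum_{q>K}\rho_q(t)\ \ (K\text{ fixed}).\tag{4}$$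

## 10. From densities to processes: a coupling

The component of vertex $1$ is not a Markov chain by itself, since its jump rates depend on the whole forest. But by Corollary 7 these rates are close to those of $\mathcal G^0$. The next lemma turns closeness of rates into equality of paths. The set $B$ in it is needed only for Theorem 2(b); at first reading take $B=\emptyset$.

**Lemma 8.** Let $W$ be a finite-state continuous-time Markov chain with rates $r(g,g')$ and a deterministic initial state, $F$ a map from its state space to a finite set $S$, and $V$ a Markov chain on $S$ with bounded measurable rates $a_s(x,y)$ and $V(0)=F(W(0))$. Put $\alpha(g;y)=\sum_{g':F(g')=y}r(g,g')$ for $y\neq F(g)$. There is a coupling of $W$ and $V$ such that for every set $B$ of states of $W$ and every $T$,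
$$P(\exists s\le T:F(W(s))\ne V(s))\le P(W\text{ hits }B\text{ by time }T)+E\int_0^T1_{\{W(s)\notin B\}}\sum_{y\ne F(W(s))}\big|\alpha(W(s);y)-a_s(F(W(s)),y)\big|\,ds,$$
where the integrand may be replaced by $0$ at times $s$ with $F(W(s))\neq V(s)$.

*Proof.* **Step 1: the joint rates.** Run $(W,V)$ as a Markov chain as follows. From $(g,v)$ with $v\ne F(g)$, the coordinates move independently with their own rates. From $(g,v)$ with $v=F(g)$:

- if $F(g')=v$, move to $(g',v)$ at rate $r(g,g')$;
- if $F(g')=y\ne v$ and $r(g,g')>0$, move to $(g',y)$ at rate $r(g,g')\theta$ and to $(g',v)$ at rate $r(g,g')(1-\theta)$, where $\theta=\min(1,a_s(v,y)/\alpha(g;y))$;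
- for each $y\neq v$, move in addition to $(g,y)$ at rate $(a_s(v,y)-\alpha(g;y))^+$.

**Step 2: the marginals are right.** In every joint state the first coordinate moves $g\to g'$ at total rate $r(g,g')$. The second moves $v\to y$ at total rate $a_s(v,y)$, because $\alpha\theta+(a-\alpha)^+=\min(\alpha,a)+(a-\alpha)^+=a$. Now fix a time $s$ and a joint state $(g,v)$ at time $s$. Sum the (integrated) forward equation of the pair over the first coordinate. Since the rate of $x\to y$ in the second coordinate does not depend on the first, $p_t(y)=P(V(t)=y\mid(W,V)(s)=(g,v))$ solves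
$$p_t(y)=1_{\{y=v\}}+\int_s^t\Big(\sum_{x\ne y}p_u(x)a_u(x,y)-p_u(y)\sum_{x\ne y}a_u(y,x)\Big)du,\qquad t\ge s.$$
This is a linear system with bounded coefficients, so by Grönwall's lemma its solution is unique; it depends only on $v$. As the pair is Markov, $V$ is Markov with the prescribed transition probabilities, and its càdlàg path has the prescribed law. The same argument applies to $W$.

**Step 3: the rate of separation.** From a state with $v=F(g)$, equality is lost by a move to $(g',v)$ with $F(g')=y\neq v$, at total rate $\alpha-\min(\alpha,a)=(\alpha-a)^+$ for each $y$, or by a move to $(g,y)$, at rate $(a-\alpha)^+$. The sum over $y$ is $\sum_y|\alpha(g;y)-a_s(v,y)|$. If $W$ avoids $B$ on $[0,T]$ and equality fails by time $T$, then some transition from $\{F(W)=V,W\notin B\}$ to $\{F(W)\ne V\}$ occurs in $[0,T]$. The expected number of those is the expected integral of their rate, which is the integral in the lemma with the integrand set to $0$ where $F(W)\ne V$. $\square$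

**Coupling with fixed $L$ and $T$.** Let $\phi\to\infty$, $\phi/n\to0$; fix integers $L,T\ge1$, and let $\phi(n)\ge L$. Let $W=W_n$ be the labelled forest process, $F(g)=\pi_L(\text{component of vertex }1)$, $S=S_L=\{\mathbf t:|\mathbf t|\le L\}\cup\{\dagger\}$, and $V=\pi_L(\bar{\mathcal G})$. Since $L\le\phi(n)$, $\pi_L\bar{\mathcal Q}_n=F(W_n)$.

*Rates of $V$.* Sizes in $\mathcal G^0$ increase at each jump, so $V$ is a Markov chain with $\dagger$ absorbing and
$$a_s(\mathbf t_1,\mathbf t)=\sum_{\mathbf t_2}\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)h_s(\mathbf t_2),\qquad a_s(\mathbf t_1,\dagger)=|\mathbf t_1|m(s)-\sum_{|\mathbf t|\le L}a_s(\mathbf t_1,\mathbf t).$$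

*Rates of $F(W)$.* Let the component of $1$ in $g$ have type $\mathbf t_1$, $|\mathbf t_1|\le L$; it is active. Each pair ($u$ in the component, active $v$ outside) is joined at rate $1/n$, so
$$\alpha(g;\mathbf t)=\sum_{\mathbf t_2}\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)\big(X_n(\mathbf t_2)-\epsilon_{\mathbf t_2}\big),\quad0\le\epsilon_{\mathbf t_2}\le\frac Ln,\qquad\alpha(g;\dagger)=|\mathbf t_1|\Big(m_n-\frac{|\mathbf t_1|}n\Big)-\sum_{|\mathbf t|\le L}\alpha(g;\mathbf t),$$
where $\epsilon_{\mathbf t_2}$ is $1/n$ times the number of vertices of type $\mathbf t_2$ in the component of $1$ itself.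

*Difference.* Only $|\mathbf t_2|<L$ matters when $|\mathbf t|\le L$, and $\sum_{\mathbf t}\kappa(\mathbf t_1,\mathbf t_2;\mathbf t)=|\mathbf t_1|\le L$. So $\sum_{|\mathbf t|\le L}|\alpha-a|\le L\sum_{|\mathbf t_2|<L}(|X_n(\mathbf t_2)-h_s(\mathbf t_2)|+L/n)$. The term $y=\dagger$ contributes at most the same sum plus $L|m_n-m|+L^2/n$. Together
$$\sum_y|\alpha(W_n(s);y)-a_s(F(W_n(s)),y)|\le L|m_n(s)-m(s)|+\frac{L^2}n+2L\sum_{|\mathbf t_2|<L}\Big(|X_n(\mathbf t_2;s)-h_s(\mathbf t_2)|+\frac Ln\Big);\tag{5}$$
if $F(W_n(s))=\dagger$ the left side is $0$. By Proposition 6, Corollary 7 and boundedness, the expected integral over $[0,T]$ of the right side tends to $0$. Lemma 8 with $B=\emptyset$ gives couplings with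
$$P\big(\pi_L\bar{\mathcal Q}_n(t)=\pi_L\bar{\mathcal G}(t)\ \forall t\le T\big)\to1\qquad(n\to\infty;\ L,T\text{ fixed}).\tag{6}$$

**Letting $L$ and $T$ grow with $n$.** For each $j\ge1$ choose $N_j$, strictly increasing in $j$, such that for all $n\ge N_j$ we have $\phi(n)\ge j$ and the coupling (6) with $L=T=j$ fails with probability at most $1/j$. For $N_j\le n<N_{j+1}$ put $L_n=T_n=j$ and use that coupling. Then $L_n,T_n\to\infty$, $L_n\le\phi(n)$, and
$$E_n=\{\pi_{L_n}\bar{\mathcal Q}_n(t)=\pi_{L_n}\bar{\mathcal G}(t)\ \forall t\le T_n\}\quad\text{satisfies}\quad P(E_n)\to1.$$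
The coupling lemma produces only $V$, with the law of $\pi_{L_n}\bar{\mathcal G}$. To have $\bar{\mathcal G}$ itself on the same space, sample it, given $(W_n,V)$, from a regular conditional distribution of $\bar{\mathcal G}$ given $\pi_{L_n}\bar{\mathcal G}=V$; this exists because $D([0,\infty),\mathbf T^*)$ is Polish.

## 11. Paths, lifetimes and the last size

**Step 1: paths.** On $E_n$, for each $t\le T_n$, $\bar{\mathcal Q}_n(t)$ and $\bar{\mathcal G}(t)$ are equal or both have size $>L_n$. So $\sup_{t\le T_n}d(\bar{\mathcal Q}_n(t),\bar{\mathcal G}(t))\le1/(L_n+1)$. Hence the $d$-distance of the two paths tends to $0$ locally uniformly, in probability, and so does their Skorokhod distance.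

**Step 2: lifetimes.** We must exclude that the cluster of $1$ lingers between $L_n$ and $\phi(n)$. As the law of $Z-\tau_L$ does not depend on $n$ and $\tau_L\uparrow Z<\infty$ a.s., $Z-\tau_{L_n}\to0$ in probability. Fix $\varepsilon>0$ and $T>1$, and let $T_n\ge T$. On $E_n\cap\{\tau_{L_n}\le T\}$ we have $\tau^n_{L_n}=\tau_{L_n}\le Z_n$. If also $Z_n-\tau^n_{L_n}>\varepsilon$, then some multiple $j\varepsilon\le T+\varepsilon$, with $j\ge0$ an integer, lies in $[\tau^n_{L_n},\tau^n_{L_n}+\varepsilon)\subset[\tau^n_{L_n},Z_n)$. By (4), and since $m_n^{(L_n)}\le m_n^{(K)}$ when $L_n\ge K$, for every fixed $K$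
$$\limsup_nP(\tau^n_{L_n}\le j\varepsilon<Z_n)=\limsup_nE\,m_n^{(L_n)}(j\varepsilon)\le\sum_{q>K}\rho_q(j\varepsilon),$$
which tends to $0$ as $K\to\infty$. There are finitely many $j$. Hence
$$\limsup_nP(|Z_n-\tau_{L_n}|>\varepsilon)\le\limsup_n\big[P(E_n^c)+P(\tau_{L_n}>T)\big]\le P(Z>T)=\frac1T.$$
Let $T\to\infty$: $Z_n-\tau_{L_n}\to0$, so $Z_n-Z\to0$ in probability. Since $(\bar{\mathcal G},Z)$ has the same law for every $n$, Steps 1 and 2 give $(\bar{\mathcal Q}_n,Z_n)\to_d(\bar{\mathcal G},Z)$, and the "moreover" part as well.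

**Step 3: the last size.** Fix $K\ge1$ and $T>1$, and let $T_n\ge T$, $L_n\ge K$. Suppose $Q_n(Z_n-)\le K$, $Z_n\le T$, and $E_n$ holds. Then at time $Z_n=\tau_K^n$ the component jumps from size $\le K$ to size $>\phi(n)\ge L_n$. So $\pi_{L_n}\bar{\mathcal G}$ jumps at that time from a tree of size $\le K$ directly to $\dagger$, that is, $|\bar{\mathcal G}(\tau_K)|>L_n$. By Section 2, $\bar{\mathcal G}(\tau_K)$ is a.s. a finite tree, with a law that does not depend on $n$, so $P(|\bar{\mathcal G}(\tau_K)|>L_n)\to0$. Hence
$$\limsup_nP(Q_n(Z_n-)\le K)\le\limsup_nP(Z_n>T)=\frac1T,$$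
and $T\to\infty$ gives $Q_n(Z_n-)\to_d\infty$. With parts 2 and 3 from Section 9, Theorem 1 is proved. $\blacksquare$

## 12. Total variation, several vertices, and the necessity of the hypotheses on $\phi$

**Proof of Theorem 2(a).** For $t\le T$ and $\phi(n)\ge K$, split the sum at size $K$:
$$\sum_{\mathbf t}|X_n(\mathbf t;t)-h_t(\mathbf t)|\le\sum_{|\mathbf t|\le K}|X_n(\mathbf t;t)-h_t(\mathbf t)|+m_n^{(K)}(t)+\sum_{q>K}\rho_q(t).$$
By Corollary 7 the supremum over $t\le T$ is at most $2\sup_{t\le T}\sum_{q>K}\rho_q(t)$ plus a term tending to $0$ in probability. The functions $\sum_{q>K}\rho_q=m-\sum_{q\le K}\rho_q$ are continuous and decrease to $0$ as $K\to\infty$, so by Dini's theorem the supremum tends to $0$ as $K\to\infty$. For $t\ge T>1$ the sum is at most $m_n(t)+m(t)\le m_n(T)+m(T)\to2/T$. Let $K\to\infty$, then $T\to\infty$. $\square$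

**Proof of Theorem 2(b).** Fix $L,T,k$, and let $n\ge k$, $\phi(n)\ge L$. Let $C_i$ be the component of $i$, rooted at $i$. We use Lemma 8 with $F(g)=(\pi_L(C_i))_{i\le k}\in S_L^k$, with $V$ consisting of $k$ independent copies of $\pi_L\bar{\mathcal G}$, and with $B$ the set of forests in which two of the vertices $1,\dots,k$ share a component of size $\le L$.

**Step 1: $B$ and simultaneous changes are rare.** Let $g\notin B$. If a transition from $g$ changes coordinates $i\ne j$ of $F$, then $C_i,C_j$ have size $\le L$ in $g$ (the value $\dagger$ never changes), hence are distinct, and the transition is their merger. If a transition from $g$ leads into $B$, then some $i\ne j$ come to share a component of size $\le L$. They did not share one before, since it would have had size $\le L$, contradicting $g\notin B$. So again the transition merges distinct $C_i,C_j$ of size $\le L$. The total rate of such mergers is at most $k^2L^2/n$. As $W_n(0)\notin B$, $P(W_n\text{ hits }B\text{ by }T)\le k^2L^2T/n\to0$.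

**Step 2: comparing rates.** Let $\alpha_i(g;\cdot)$ be the one-vertex rates of Section 10 for vertex $i$; they satisfy (5). Let $g\notin B$. If $y$ differs from $F(g)$ in coordinate $i$ only, $\alpha(g;y)$ equals $\alpha_i(g;y_i)$ minus the rate of those transitions that change a further coordinate as well. For each $i$ these corrections, summed over $y_i$, are at most $k^2L^2/n$. The $y$ differing from $F(g)$ in several coordinates have $\sum\alpha(g;y)\le k^2L^2/n$. The chain $V$ has rate $a_s(x_i,y_i)$ for changing coordinate $i$ only, and rate $0$ for changing several. Hence the sum in Lemma 8 is at most $k$ times the right side of (5) plus $(k+1)k^2L^2/n$, and the bound in Lemma 8 tends to $0$.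

**Step 3: conclusion.** Choose $L_n,T_n$ as in Section 10, and extend the coupling by regular conditional distributions, with the $\bar{\mathcal G}^i$ independent given $V$ and each depending only on its $V_i$. As the $V_i$ are independent, so are the $\bar{\mathcal G}^i$. By exchangeability (4) holds for each vertex $i$, so Steps 1 and 2 of Section 11 apply to each coordinate: the Skorokhod distance of $\bar{\mathcal Q}^i_n$ and $\bar{\mathcal G}^i$, and $Z_n^i-Z^i$, tend to $0$ in probability. This gives joint convergence. $\square$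

**Proof of Theorem 2(c).** "If" is Theorem 1. Conversely suppose $\phi\to\infty$ and $\phi/n\to0$ do not both hold. If $\phi/n\not\to0$ then along a subsequence (i) $\phi(n)\ge cn$ for some $c>0$. If $\phi\not\to\infty$ then $\phi$ is bounded along a subsequence, and along a further one (ii) $\lfloor\phi(n)\rfloor=k$ is constant.

**Case (i): nothing freezes until some time after $1$.** Build the process from independent rate-$1/n$ clocks on vertex pairs: when a pair's clock rings, the edge is added if the two vertices are in distinct active components. Build the process with $\phi=\infty$ from the same clocks. If at time $t$ no component of the latter exceeds $\phi(n)$, then none did before, so the two processes agree ring by ring on $[0,t]$, and $Z_n>t$. For $\phi=\infty$ we have $M_n(t)=t$, so by (2) the fraction of vertices in components of size $>K$ at time $t$ converges in probability to $1-P_K(t,t)$.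

For $t\ge1$ put $z=te^{-t}\le1/e$. Then $tP_\infty(t,t)=\sum_q\frac{q^{q-1}}{q!}z^q$. This power series has nonnegative coefficients and converges at $z=1/e$, with value $1$, by (3) at $u=1$. So it is continuous on $[0,1/e]$, and $P_\infty(t,t)\to1$ as $t\downarrow1$. Choose $t>1$ with $1-P_\infty(t,t)<c$ and then $K$ with $1-P_K(t,t)<c$. The largest component at time $t$ has size at most the maximum of $K$ and the number of vertices in components of size $>K$; with probability tending to $1$ this is $<cn\le\phi(n)$. Hence $P(Z_n>t)\to1\ne1/t$ along the subsequence.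

**Case (ii): the limit is an explicit equation that misses $1/t$.** If $k=0$ then $Z_n=0$ and $P(Z_n>t)=0$. Let $k\ge1$. Active means size $\le k$, so $m_n=\sum_{q\le k}\rho_q^n$ exactly, and (2) with $K=k$ gives $M_n'=P_k(u,M_n)+\varepsilon_n$ with $E\sup_{u\le T}|\varepsilon_n|\to0$.

Let $N$ solve $N'=P_k(u,N)$, $N(0)=0$. It exists on $[0,\infty)$: $P_k$ is smooth and positive, so $N$ increases from $0$, and $0\le P_k(u,x)\le P_k(u,0)$ for $x\ge0$, so it cannot blow up. As in Proposition 6, $P_k(u,\cdot)$ is nonincreasing, so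
$$\sup_{t\le T}(M_n-N)^2\le2(T+N(T))\,T\sup_{u\le T}|\varepsilon_n(u)|\to0$$
in probability. Hence $m_n(t)\to P_k(t,N(t))=N'(t)$ in probability, and $P(Z_n>t)=E\,m_n(t)\to N'(t)$ along the subsequence, for every $t$. (For $k=1$: $N'=e^{-N}$, $N=\log(1+t)$, as in Section 4.)

Suppose $N'(t)=1/t$ for all $t>1$. Then $N(u)=\Lambda(u):=C+\log u$ for $u>1$, with some constant $C$. For all $u>0$,
$$P_k(u,\Lambda(u))=\sum_{q\le k}\frac{q^{q-1}}{q!}u^{q-1}u^{-q}e^{-qC}=\frac{\gamma}u,\qquad\gamma=\sum_{q\le k}\frac{q^{q-1}}{q!}e^{-qC}.$$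
For $u>1$ this equals $P_k(u,N(u))=N'(u)=1/u$, so $\gamma=1$. Thus $\Lambda'(u)=1/u=P_k(u,\Lambda(u))$ on all of $(0,\infty)$. So $N$ and $\Lambda$ solve the same equation on $(0,\infty)$, whose right side is smooth in $(u,x)$, and they agree for $u>1$. By uniqueness they agree on $(0,\infty)$. But $N(u)\to0$ and $\Lambda(u)\to-\infty$ as $u\downarrow0$, a contradiction. So $P(Z_n>t)\not\to1/t$ for some $t>1$. $\blacksquare$
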